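# Infinitely many excluded minors for balanced matroids

## 1. Bases, minors and duals

A matroid $M$ on a finite set $E=E(M)$ is given by a nonempty family of subsets of $E$, its bases, with the exchange property: if $B_1,B_2$ are bases and $y\in B_1-B_2$, then there is $z\in B_2-B_1$ such that $B_1-y+z$ is a basis. All bases have the same size, the rank $r(M)$. A set is independent if some basis contains it. A loop lies in no basis and a coloop lies in every basis. The dual $M^*$ has as bases the complements of the bases of $M$; its rank $|E|-r(M)$ is the corank of $M$. For example, the columns of a matrix form a matroid whose bases are the maximal linearly independent sets of columns. In the uniform matroid $U_{r,n}$ the bases are all $r$-subsets of an $n$-set, and $U_{r,n}^*=U_{n-r,n}$.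

For $Z\subseteq E$ the restriction $M|Z$ has as bases the maximal sets of the form $B\cap Z$, with $B$ a basis of $M$. If $Z$ contains a basis of $M$, then the bases of $M|Z$ are exactly the bases of $M$ that lie inside $Z$. If $g$ is not a loop, the contraction $M/g$ has as bases the sets $B-g$ with $g\in B$; if $g$ is a loop, contracting it is the same as deleting it. A minor is what remains after contracting a set and then restricting. We use two textbook facts. Contracting a set that contains a non-loop lowers the rank by at least one, and no minor operation raises the rank. The minors of $M^*$ are the duals of the minors of $M$. For example, $U_{r,n}/g=U_{r-1,n-1}$ when $r\ge 1$, and deleting an element of $U_{r,n}$ gives $U_{r,n-1}$ if $r<n$ and $U_{n-1,n-1}$ if $r=n$. So all minors of uniform matroids are uniform.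

## 2. Negative correlation, balance, excluded minors

Let $b(M)$ be the number of bases of $M$, let $b_e(M)$ be the number of bases containing $e$, and let $b_{ef}(M)$ be the number containing both $e$ and $f$.

**Definition (negatively correlated).** $M$ is *negatively correlated* if, for a uniformly random basis $B$ and all distinct $e,f\in E(M)$,
$$\Pr(e\in B\mid f\in B)\le \Pr(e\in B),$$
the condition being taken to hold when $f$ is a loop. Since the two sides are $b_{ef}/b_f$ and $b_e/b$, and since $b_f=b_{ef}=0$ for a loop $f$, this says exactly that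
$$\Delta(e,f):=b_e(M)\,b_f(M)-b_{ef}(M)\,b(M)\ge 0\qquad\text{for all distinct } e,f .$$

There is a more convenient form. For a pair $g,h$ let $A,B,C,D$ be the numbers of bases that contain $g$ but not $h$; $h$ but not $g$; both; neither. Then
$$\Delta(g,h)=(A+C)(B+C)-C(A+B+C+D)=AB-CD. \tag{1}$$

**Example (uniform matroids).** In $U_{r,n}$ with $1\le r\le n$ and $n\ge2$ we have $\Pr(e\in B)=r/n$ and $\Pr(e\in B\mid f\in B)=(r-1)/(n-1)\le r/n$, because $n(r-1)\le r(n-1)$ means $r\le n$. If $r=0$ all elements are loops. So every uniform matroid is negatively correlated.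

**Example (a matroid that is not negatively correlated).** Let $S_8$ be the rank-4 binary matroid on the columns $1,\dots,8$ of $[I_4\,|\,D]$ over $GF(2)$, where
$$D=\begin{bmatrix}0&1&1&1\\1&0&1&1\\1&1&0&1\\1&1&1&1\end{bmatrix}.$$
A basis consists of the unit columns whose indices lie outside some row set $R$, together with columns of $D$ indexed by a set $C$, $|C|=|R|$, such that the submatrix $D[R,C]$ is nonsingular. So bases correspond to nonsingular square submatrices of $D$, including the empty one. Take $e=4$ and $f=8$. A basis contains $e$ when row $4$ is not used, and contains $f$ when column $4$ of $D$ is used. We count by the size $k$ of the submatrix.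

| $k$ | all | row 4 unused | column 4 used | both |
|---|---|---|---|---|
| 0 | 1 | 1 | 0 | 0 |
| 1 | 13 | 9 | 4 | 3 |
| 2 | 24 | 15 | 9 | 6 |
| 3 | 9 | 3 | 6 | 3 |
| 4 | 1 | 0 | 1 | 0 |
| total | 48 | 28 | 20 | 12 |

For $k=1$ we count ones. For $k=2$, a $2\times2$ matrix over $GF(2)$ is nonsingular when its two columns are nonzero and distinct. Two of the rows $1,2,3$ show the columns $(0,1),(1,0),(1,1),(1,1)$ in some order, which gives $5$ good pairs, of which $2$ use column $4$. A row $i\le3$ and row $4$ show one column $(0,1)$ and three columns $(1,1)$, which gives $3$ good pairs, of which $1$ uses column $4$. There are three row pairs of each kind. For $k=3,4$ note that row $i$ plus row $4$ is the $i$-th unit vector for $i\le3$, and that rows $1,2,3$ sum to the fourth unit vector. So $D$ is invertible and $D^{-1}$ has rows $(1,0,0,1),(0,1,0,1),(0,0,1,1),(1,1,1,0)$. The submatrix omitting row $i$ and column $j$ is nonsingular exactly when $(D^{-1})_{ji}=1$. There are $9$ ones; $3$ of them are in column $4$ of $D^{-1}$ (row 4 of $D$ unused); $6$ are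 in its rows $1,2,3$ (column 4 of $D$ used); and $3$ satisfy both. Hence $\Delta(e,f)=28\cdot20-12\cdot48=-16<0$.

**Definition (balanced).** Following Feder and Mihail, $M$ is *balanced* if $M$ and all its minors are negatively correlated.

For example, uniform matroids are balanced and $S_8$ is not. The class of balanced matroids is closed under minors by definition. It is closed under duality: passing to complements exchanges $A$ with $B$ and $C$ with $D$, so $\Delta(g,h)$ is the same in $N$ and $N^*$, and the minors of $M^*$ are the duals of the minors of $M$. Two known facts give orientation and are not used in the proof: every regular matroid is balanced, and a binary matroid is balanced if and only if it has no $S_8$-minor.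

**Definition (excluded minor).** An *excluded minor* for the class of balanced matroids is a matroid that is not balanced but all of whose proper minors are balanced.

For example, $S_8$ is one. It is not balanced, and its proper minors are binary and too small to have an $S_8$-minor. It is the only binary one, since an unbalanced binary matroid has an $S_8$-minor.

## 3. Are there infinitely many excluded minors?

A minor-closed class is described by its excluded minors, and we ask whether for balanced matroids this list is finite.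

**Conjecture.** The class of balanced matroids has infinitely many excluded minors.

The conjecture is true, and we shall prove it in the following form.

**Theorem 1.** For every $n\ge 10$ there is an $n$-element excluded minor of rank $4$ for the class of balanced matroids. In particular the class has infinitely many excluded minors.

A second theorem, stated in Section 6, classifies the excluded minors inside the family that we construct. A third complements the first.

**Theorem 3.** (a) Every excluded minor has rank at least $4$ and corank at least $4$, so rank $4$ in Theorem 1 is smallest possible. (b) For every $n\ge10$ there is also an $n$-element excluded minor of rank $n-4$. (c) For $n\ge14$ there are at least $(2^{n-11}-2)/72$ pairwise non-isomorphic $n$-element excluded minors of rank $4$.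

So the number of $n$-element excluded minors of rank $4$ grows at least exponentially in $n$.

## 4. Ranks one, two and three

We first look for unbalanced matroids of small rank. In rank $0$ all counts $b_e$ are $0$. In rank $1$ we have $b_{ef}=0$, so $\Delta\ge0$.

In rank $2$ we may ignore loops. The elements fall into parallel classes, and the bases are the pairs from different classes. If $e,f$ are parallel, $b_{ef}=0$. Otherwise let the class of $e$ have $1+s$ elements, that of $f$ have $1+t$ elements, and let $R$ elements remain. Then $A=t+R$, $B=s+R$, $C=1$, and $D=st+(s+t)R+\rho$, where $\rho\le\binom R2\le R^2$ counts the bases among the $R$ remaining elements. So $AB-CD=R^2-\rho\ge0$.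

For rank $3$ we cite D. G. Wagner, *Rank-three matroids are Rayleigh*, Electron. J. Combin. 12 (2005), N8: every matroid of rank three is Rayleigh, that is, $\Delta\ge0$ for all pairs and all positive weights on the elements. With unit weights this is negative correlation. (It also gives ranks below $3$ at once: add coloops until the rank is $3$; the numbers $b_e,b_f,b_{ef},b$ do not change.) Since minors do not have larger rank,
$$\text{every matroid of rank at most } 3 \text{ is negatively correlated, and therefore balanced.}\tag{2}$$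

**Proof of Theorem 3(a).** By (2) no excluded minor has rank at most $3$. As the class is closed under duality, the dual of an excluded minor is an excluded minor, so the corank is at least $4$ too. $\square$

So we must work in rank $4$ or more. Rank $4$ has an advantage: if a rank-4 matroid has no loops, every contraction has rank at most $3$ and is harmless by (2), so only restrictions need to be examined.

## 5. A line, a plane and a free point

A natural first attempt is to take points in a few flats, otherwise in general position, and to look for a negative $\Delta$. Here is such a family. Let $a\ge1$ and $m\ge2$. In $\mathbb R^4$ let $H$ be a 3-dimensional subspace. Choose a vector $e$ and a set $S$ of $m$ vectors in $H$ such that any three of the vectors in $S\cup\{e\}$ are independent (for example, vectors $(1,t,t^2)$ with distinct $t$ in coordinates of $H$). Choose $w\notin H$ and put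
$$X=\{e+iw: 1\le i\le a\},\qquad L=X\cup\{e\}.$$
Let $f$ lie outside every subspace spanned by at most three of the other vectors; this is possible because $\mathbb R^4$ is not a finite union of proper subspaces. Call the resulting matroid on $\{e,f\}\cup X\cup S$ by the name $N_{a,m}$. Elements of $L$ are called line points.

**Claim.** The non-bases of $N_{a,m}$ among the 4-subsets are exactly

* (i) the 4-subsets of $S\cup\{e\}$;
* (ii) the 4-subsets containing at least three elements of $L$.

*Proof.* Sets in (i) lie in $H$, and three vectors of $L$ lie in the plane $\langle e,w\rangle$, so these sets are dependent. Any two vectors of $L$ span $\langle e,w\rangle$, and $\langle e,w\rangle\cap H=\langle e\rangle$. Consider a 4-set without $f$ that is in neither list. Either it is $\{x,p,q,r\}$ with $x\in X$ and $p,q,r\in S$: then $p,q,r$ span $H$ and $x\notin H$, so it is a basis. Or it is two line points together with $p,q\in S$: its span is $\langle e,w,p,q\rangle$, which contains $\langle e,p,q\rangle=H$ and $w$, so it is a basis. A set $\{f\}\cup T$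 with $f\notin T$, $|T|=3$, is a basis exactly when $T$ is independent. If $T\subseteq L$ it is dependent, and $\{f\}\cup T$ is in (ii). If $T\not\subseteq L$, then $T$ is three elements of $S$, or a line point and two elements of $S$, or two line points and an element $p\in S$. In the first case $T$ is independent by choice. In the second, either the line point is $e$ and $T$ is independent by choice, or it lies outside $H$ while the other two are independent in $H$. In the third, the span is $\langle e,w,p\rangle$, of dimension $3$. $\square$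

So the bases of $N_{a,m}$ are of five types.

* (B1) one element of $X$ and three of $S$;
* (B2) two line points and two elements of $S$;
* (B3) $f$ and three elements of $S$;
* (B4) $f$, one line point and two elements of $S$;
* (B5) $f$, two line points and one element of $S$.

The point $e$ behaves like any other line point except in (B1), where it is not allowed.

Write $k_2=\binom k2$ and $k_3=\binom k3$ for integers $k\ge0$; then $k_3=\frac{k-2}3k_2$. For the pair $(e,f)$ the five types give
$$A=am_2,\quad B=m_3+am_2+a_2m,\quad C=am+m_2,\quad D=am_3+a_2m_2.$$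
Expanding, the terms $am_2m_3$ and $aa_2mm_2$ cancel, and with $a^2-a_2=\frac{a(a+1)}2$,
$$\Delta(e,f)=\tfrac{a(a+1)}2m_2^2-a^2mm_3
=a\,m_2\cdot\frac{m\big((3-a)m+5a-3\big)}{12}, \tag{3}$$
because $\frac{a+1}2m_2-\frac{am(m-2)}3=\frac m{12}\big(3(a+1)(m-1)-4a(m-2)\big)$.

With four points in $X$ this does become negative: for $a=4$, $m=18$ we get $A=612$, $B=816+612+108=1536$, $C=225$, $D=3264+918=4182$, and $AB-CD=940032-940950=-918$. So there are infinitely many unbalanced matroids here. But this approach cannot give infinitely many excluded minors. If $a'\le a$, $m'\le m$ and $(a',m')\ne(a,m)$, then $N_{a',m'}$ is a proper restriction of $N_{a,m}$ up to isomorphism, because the lists (i), (ii) restrict to themselves. So the pairs $(a,m)$ for which $N_{a,m}$ is an excluded minor form an antichain in $\mathbb N^2$ in the coordinatewise order. Such an antichain is finite: if it contains $(a_0,m_0)$, every other member has $a<a_0$ or $m<m_0$, and each value of a coordinate occurs at most once. To get an infinite antichain we need a parameter richer than two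 integers.

## 6. Spending the margin: bases deleted along the edges of a graph

Look at (3) for $a=3$. The term of highest order in $m$ cancels, and
$$\Delta(e,f)=3m_2\cdot m .$$
Suppose we could turn a basis that contains $f$ and avoids $e$ into a non-basis. Then $B$ drops by one and $A,C,D$ stay, so $\Delta(e,f)$ drops by $A=3m_2$. The margin therefore pays for exactly $m$ such deletions, one for each element of $S$, and deletion number $m+1$ makes $\Delta(e,f)$ negative. If the deleted bases are $\{f,x,p,q\}$ with $x\in X$ and $p,q\in S$, they can be recorded as edges $pq$ with color $x$ on the vertex set $S$. On restricting to $W\subseteq S$, the margin is proportional to $|W|$ and the expense to the number of edges inside $W$. So we are looking at graphs with more edges than vertices, minimal with this property, and there are infinitely many of these that do not contain each other. The next lemma says which deletions leave a matroid.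

**Lemma 1 (tightening).** Let $\mathcal K$ be a set of bases of a rank-$r$ matroid $M_1$ such that for each $K\in\mathcal K$ all sets $K-k+z$ ($k\in K$, $z\notin K$) are bases of $M_1$, and $|K\cap K'|\le r-2$ for distinct $K,K'\in\mathcal K$. If some basis of $M_1$ is not in $\mathcal K$, then the bases of $M_1$ not in $\mathcal K$ are the bases of a matroid.

*Proof.* The family is nonempty, so we check exchange. Let $B_1,B_2\notin\mathcal K$ be bases of $M_1$ and $y\in B_1-B_2$. Choose $z\in B_2-B_1$ with $B_1-y+z$ a basis of $M_1$. If it is not in $\mathcal K$ we are done. Suppose $K:=B_1-y+z\in\mathcal K$. Then $B_2\ne K$. If $|B_2-B_1|$ were $1$, then $B_2=B_1-y+z=K$; so $|B_2-B_1|\ge2$, and we can choose $z'\in B_2-B_1$ with $z'\ne z$. Now $B_1-y+z'=K-z+z'$ with $z\in K$ and $z'\notin K$, so this is a basis of $M_1$ by hypothesis. It differs from $K$ and meets $K$ in $r-1$ elements, so it is not in $\mathcal K$. $\square$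

For sets $\{f,x,p,q\}$ the intersection condition says two things: edges of the same color are disjoint, and a pair $pq$ receives only one color. That is a proper edge-coloring of a simple graph.

**Definition (the matroid $M_G$).** Let $G$ be a finite simple graph on a vertex set $S$, $|S|\ge2$, with a proper edge-coloring by a set $X$ of three colors: each edge has one color, and edges of the same color are disjoint. Let $e,f$ be two further elements, and let $E=\{e,f\}\cup X\cup S$. Then $M_G$ is the rank-4 matroid on $E$ whose non-bases among the 4-subsets are exactly the sets (i), (ii) of Section 5 (with $|X|=3$) and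

* (iii) the sets $\{f,x,p,q\}$ where $pq$ is an edge of $G$ of color $x$.

For $W\subseteq S$ let $e(W)$ be the number of edges of the induced subgraph $G[W]$. A *bichromatic 4-cycle* is a 4-cycle using only two colors; since the coloring is proper, the colors alternate around it.

**Example.** If $G$ has no edges, $M_G=N_{3,|S|}$. If $G$ is a triangle with edges of three colors, then $m=3$ and $\Delta(e,f)=3\cdot3\cdot(3-3)=0$: the margin is spent exactly.

**Example (why bichromatic 4-cycles matter).** Let $G$ be a 4-cycle colored $x,x',x,x'$, and delete the third color from $M_G$. The remaining 8-element matroid has, for the pair $(e,f)$, the counts $A=2\cdot6=12$, $B=4+12-4+4=16$, $C=8+6=14$, $D=8+6=14$, so $\Delta(e,f)=192-196=-4<0$, although $G$ does not have more edges than vertices.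

**Theorem 2.** (a) $M_G$ is balanced if and only if $e(W)\le|W|$ for all $W\subseteq S$ and $G$ has no bichromatic 4-cycle. (b) $M_G$ is an excluded minor if and only if $G$ is connected, has minimum degree at least $2$, has $|S|+1$ edges, and has no bichromatic 4-cycle.

**Example.** Join two triangles by an edge $uv$, with $u$ in one triangle and $v$ in the other. Color $uv$ with $1$, the triangle edges at $u$ with $2,3$, those at $v$ with $2,3$, and the other two triangle edges with $1$. This is proper; there are $6$ vertices and $7$ edges; the minimum degree is $2$; there is no 4-cycle. So Theorem 2(b) will give an excluded minor on $6+5=11$ elements.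

## 7. Bases and minors of $M_G$

**Step 1: $M_G$ is a matroid.** We apply Lemma 1 to $M_1=N_{3,|S|}$, with $\mathcal K$ the sets (iii); these are bases of $M_1$ of type (B4). Let $K=\{f,x,p,q\}\in\mathcal K$. An element $z\notin K$ is $e$, or some $x'\in X-x$, or some $r\in S-\{p,q\}$. Replacing $f$ gives $\{e,x,p,q\}$, $\{x',x,p,q\}$, $\{r,x,p,q\}$, of types (B2), (B2), (B1). Replacing $x$ gives $\{f,e,p,q\}$, $\{f,x',p,q\}$, $\{f,r,p,q\}$, of types (B4), (B4), (B3). Replacing $p$ (and likewise $q$) gives $\{f,x,e,q\}$, $\{f,x,x',q\}$, $\{f,x,r,q\}$, of types (B5), (B5), (B4). All are bases of $M_1$. Two distinct sets in $\mathcal K$ share $f$. If they have the same color, their edges are disjoint and they share only $f$ and $x$. If they have different colors, their edges are different because $G$ is simple, so they share $f$ and at most one vertex. In both cases they share at most $2=r-2$ elements. Finally $\{f,x,x',p\}$ is a basis not in $\mathcal K$. So $M_G$ is a matroid of rank $4$.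

Its bases are the sets of types (B1)–(B5), with one change:

* (B4) $f$, one line point $y$ and two elements $p,q$ of $S$, where $pq$ is not an edge of color $y$.

In particular $\{e,f,x,p\}$ is always a basis, and so $M_G$ has no loops.

**Step 2: only restrictions of rank 4 matter.** The purpose is to reduce balance of $M_G$ to a finite computation. Let $N$ be a minor of $M_G$, obtained by contracting a set and then restricting. If the contracted set is nonempty, it contains a non-loop, and $N$ has rank at most $3$. Then $N$ is balanced by (2). Restrictions of rank at most $3$ are balanced by (2) as well. So $M_G$ is balanced if and only if every restriction $M_G|Z$ of rank $4$ is negatively correlated; and all proper minors of $M_G$ are balanced if and only if every restriction $M_G|Z$ of rank $4$ with $Z\ne E$ is negatively correlated. For such $Z$ the bases of $M_G|Z$ are the bases of $M_G$ contained in $Z$.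

**Notation for the computation.** Fix $Z\subseteq E$. Put $a=|X\cap Z|\in\{0,1,2,3\}$ and $m=|S\cap Z|$. Let $\varepsilon=1$ if $e\in Z$ and $0$ otherwise; let $\varphi=1$ if $f\in Z$ and $0$ otherwise. Then $\alpha:=a+\varepsilon$ is the number of line points in $Z$. Let $G_Z$ be the graph on $S\cap Z$ formed by the edges of $G$ with both ends in $Z$ and with color in $X\cap Z$. Let $\tau$ be its number of edges, $\tau_x$ its number of edges of color $x$, and $d_p$ the degree of $p$ in $G_Z$. Since color classes are matchings,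
$$k\text{ vertices carry at most } ck/2 \text{ edges of any } c \text{ given colors, and } d_p\le\min(a,m-1).\tag{4}$$

## 8. The pair $e,f$

The purpose of this section is to find $\Delta(e,f)$ for every $Z$ containing $e$ and $f$. The counts are those of Section 5, except that $\tau$ of the sets $\{f,x,p,q\}$ are missing from $B$:
$$A=am_2,\quad B=m_3+am_2-\tau+a_2m,\quad C=am+m_2,\quad D=am_3+a_2m_2 .$$
So $\Delta(e,f)$ is the value in (3) minus $A\tau=am_2\tau$:
$$\Delta(e,f)=a\,m_2\left[\frac{m\big((3-a)m+5a-3\big)}{12}-\tau\right]. \tag{5}$$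
It is $0$ if $m\le1$ or $a=0$. Let $m\ge2$.

If $a=1$, the bracket is $\frac{m(m+1)}6-\tau$, and $\tau\le\frac m2\le\frac{m(m+1)}6$; so $\Delta\ge0$.

If $a=2$, the bracket is $\frac{m(m+7)}{12}-\tau$. For $m\ge5$, $\tau\le m\le\frac{m(m+7)}{12}$. For $m=2$, $\tau\le1<\frac32$ since $G$ is simple. For $m=3$, each color has at most one edge, so $\tau\le2<\frac52$. For $m=4$ the bound is $\frac{11}3$ and $\tau\le4$, so $\Delta<0$ if and only if $\tau=4$. This means that both colors form perfect matchings of the four vertices; they are disjoint, and their union is a 4-cycle with alternating colors. So $\Delta<0$ if and only if $G_Z$ is a bichromatic 4-cycle.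

If $a=3$, then $\Delta=3m_2(m-\tau)$ with $\tau=e(S\cap Z)$, so $\Delta<0$ if and only if $e(S\cap Z)>|S\cap Z|$. (A simple graph with more edges than vertices has $m\ge4$, so $m_2>0$ then.)

## 9. All other pairs

The whole construction depends on the fact that no other pair ever fails.

**Proposition 1.** For every $Z\subseteq E$ and every pair of elements of $Z$ other than $\{e,f\}$, the numbers $A,B,C,D$ of bases of $M_G$ inside $Z$ satisfy $AB-CD\ge0$.

Missing bases counted in $C$ or $D$ help us, and we usually drop them: if $C\le C'$ and $D\le D'$, then $AB-CD\ge AB-C'D'$. Missing bases counted in $A$ or $B$ hurt, and for these we use (4). A subscript $0$ always means that the edge terms are omitted. We use the following identities for integers $k\ge0$: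

* (I1) $k_2^2-kk_3=\frac{k(k+1)}6k_2$;
* (I2) $kk_2-k_3=\frac{2(k+1)}3k_2$;
* (I3) $k^2-k_2=\frac{k(k+1)}2$;
* (I4) $k_3=\frac{k-2}3k_2$ and $kk_3\le\frac23k_2^2$;
* (I5) for $\eta\in\{0,1\}$: $\binom{k+\eta}2=k_2+\eta k$, and $(k+\eta)k-\binom{k+\eta}2=\frac{k(k+1)}2$.

The first part of (I4) is clear. Then (I1) is $k_2\big[\frac{k(k-1)}2-\frac{k(k-2)}3\big]$, and (I2) is $k_2\big[k-\frac{k-2}3\big]$. The second part of (I4) is $kk_3=k_2\frac{k(k-2)}3\le k_2\frac{k(k-1)}3=\frac23k_2^2$. (I3) is immediate, and the second part of (I5) follows from its first part and (I3). In particular the left sides of (I1)–(I3) are nonnegative.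

There are seven kinds of pairs: $(e,x)$, $(e,p)$, $(f,x)$, $(f,p)$, $(x,x')$, $(x,p)$, $(p,q)$ with $x,x'\in X$ and $p,q\in S$. All counts are read off from (B1)–(B5): first the types without $f$, then, if $\varphi=1$, those with $f$.

### Case 1: the pair $(e,x)$

Here $c:=a-1\in\{0,1,2\}$ line points remain, all in $X$.

*If $\varphi=0$:* $A=cm_2$, $B=m_3+cm_2$, $C=m_2$, $D=cm_3+c_2m_2$, and $\Delta=(c^2-c_2)m_2^2=\frac{c(c+1)}2m_2^2\ge0$.

*If $\varphi=1$:*
$$A=(c+1)m_2+cm,\quad B=m_3+(c+1)m_2+cm-\tau_x,\quad C=m_2+m,$$
$$D=(c+1)m_3+\tfrac{c(c+1)}2m_2+c_2m-(\tau-\tau_x).$$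
Now
$$AB_0=(c+1)m_2m_3+(c+1)^2m_2^2+2c(c+1)mm_2+cmm_3+c^2m^2,$$
$$CD_0=(c+1)m_2m_3+\tfrac{c(c+1)}2m_2^2+\big(c_2+\tfrac{c(c+1)}2\big)mm_2+(c+1)mm_3+c_2m^2 .$$
With $c_2+\frac{c(c+1)}2=c^2$ and $D\le D_0$ we obtain
$$\Delta\ge\tfrac{(c+1)(c+2)}2m_2^2+(c^2+2c)mm_2+\tfrac{c(c+1)}2m^2-mm_3-\tau_xA,\qquad \tau_x\le\tfrac m2 .$$
If $c=0$, then $A=m_2$ and by (I1) $\Delta\ge m_2\big[\frac{m(m+1)}6-\tau_x\big]$. For $m\ge2$ this is $\ge0$ because $\frac m2\le\frac{m(m+1)}6$; for $m\le1$, $m_2=0$. If $c\ge1$, then $\tau_xA\le\frac{c+1}2mm_2+\frac c2m^2$. Since $mm_3\le\frac23m_2^2\le\frac{(c+1)(c+2)}2m_2^2$, $c^2+2c\ge\frac{c+1}2$ and $\frac{c(c+1)}2\ge\frac c2$, we get $\Delta\ge0$.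

### Case 2: the pair $(e,p)$

Put $s=m-1$, $d=d_p\le\min(a,s)$.

*If $\varphi=0$:* $A=as_2$, $B=as_2+a_2s$, $C=as$, $D=as_3+a_2s_2$, and $\Delta=a^2(s_2^2-ss_3)\ge0$.

*If $\varphi=1$:* put $a_*=a+a_2=\frac{a(a+1)}2$. Then
$$A=(a+1)s_2+as,\quad B=(a+1)s_2+a_*s+a_2-d,\quad C=(a+1)s+a,$$
$$D=(a+1)s_3+a_*s_2+a_2s-(\tau-d).$$
With $h=a+1$,
$$AB_0=h^2s_2^2+ha_*ss_2+ha_2s_2+ahss_2+aa_*s^2+aa_2s,$$
$$CD_0=h^2ss_3+ha_*ss_2+ha_2s^2+ahs_3+aa_*s_2+aa_2s,$$
and $aa_*-ha_2=\frac{a(a+1)}2\big(a-(a-1)\big)=\frac{a(a+1)}2$. Dropping the favorable term $C(\tau-d)$,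
$$\Delta\ge(a+1)^2(s_2^2-ss_3)+a(a+1)(ss_2-s_3)-\tfrac{a(a+1)}2s_2+\tfrac{a(a+1)}2s^2-dA$$
$$=(a+1)s_2\Big[\tfrac{(a+1)s(s+1)}6+\tfrac{2a(s+1)}3-\tfrac a2-d\Big]+as\Big[\tfrac{(a+1)s}2-d\Big].$$
If $s\ge2$, the first bracket is at least $(a+1)+2a-\frac a2-a>0$; if $s\le1$ then $s_2=0$. If $a\ge1$, the second bracket is at least $s-d\ge0$; if $a=0$, that term vanishes. So $\Delta\ge0$.

### Case 3: the pair $(f,x)$

Put $c=a-1$, $\beta=c+\varepsilon$ (the number of remaining line points), and $\bar\tau=\tau-\tau_x\le cm/2$. Then
$$A=m_3+\beta m_2+\beta_2m-\bar\tau,\quad B=m_3+\beta m_2,\quad C=m_2+\beta m-\tau_x,\quad D=cm_3+\beta_2m_2 .$$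
Expanding, $\beta\beta_2mm_2$ cancels in $A_0B-C_0D$; by (I5) $\beta_2-\beta c=-\frac{c(c+1)}2$, and by (I3) $\beta^2-\beta_2=\frac{\beta(\beta+1)}2$. Dropping $\tau_xD\ge0$,
$$\Delta\ge m_3^2+(2\beta-c)m_3m_2+\tfrac{\beta(\beta+1)}2m_2^2-\tfrac{c(c+1)}2mm_3-\bar\tau(m_3+\beta m_2). \tag{6}$$
If $m\le1$ the right side is $0$. If $c=0$ then $\bar\tau=0$ and it is $\ge0$. Let $m\ge2$ and $c\ge1$. Using $\bar\tau\le cm/2$, multiplying by $\frac2{mm_2}>0$ and inserting $m_3=\frac{m-2}3m_2$ and $\frac{2m_2}m=m-1$, it suffices that
$$\tfrac{(m-1)(m-2)^2}9+\tfrac{(2\beta-c)(m-1)(m-2)}3+\tfrac{\beta(\beta+1)(m-1)}2-\tfrac{c(c+1)(m-2)}3-c\big(\tfrac{m-2}3+\beta\big)\ge0 .$$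
The first two terms are $\ge0$. We go through the values of $(c,\beta)$.

* $(1,1)$: the last three terms are $(m-1)-\frac{2(m-2)}3-\frac{m-2}3-1=0$.
* $(1,2)$: the last three terms are $3(m-1)-\frac{2(m-2)}3-\frac{m-2}3-2=2m-3>0$.
* $(2,2)$: the last three terms are $3(m-1)-2(m-2)-\frac{2(m-2)}3-4=\frac{m-5}3$, and the first two sum to $\frac{(m-1)(m-2)(m+4)}9$. For $m\ge3$ the total is at least $\frac{14}9-\frac23>0$. For $m=2$ we return to (6): two vertices carry at most one edge, so $\bar\tau\le1$, and the right side of (6) is at least $3-2=1$.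
* $(2,3)$: the last three terms are $6(m-1)-2(m-2)-\frac{2(m-2)}3-6=(m-2)\big(6-\frac83\big)\ge0$.

### Case 4: the pair $(f,p)$

Put $s=m-1$, $\alpha=a+\varepsilon$, $\kappa=\frac{a(a+1)}2$, and $\bar\tau=\tau-d_p$, the number of edges avoiding $p$; so $\bar\tau\le as/2$. Then
$$A=s_3+\alpha s_2+\alpha_2s-\bar\tau,\quad B=as_2+\alpha_2s,\quad C=s_2+\alpha s+\alpha_2-d_p,\quad D=as_3+\alpha_2s_2 .$$
We have
$$A_0B=as_2s_3+\alpha_2ss_3+\alpha as_2^2+\alpha\alpha_2ss_2+a\alpha_2ss_2+\alpha_2^2s^2,$$
$$C_0D=as_2s_3+\alpha_2s_2^2+\alpha ass_3+\alpha\alpha_2ss_2+a\alpha_2s_3+\alpha_2^2s_2,$$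
and $\alpha a-\alpha_2=\kappa$ by (I5). Dropping $d_pD\ge0$,
$$\Delta\ge\kappa(s_2^2-ss_3)+a\alpha_2(ss_2-s_3)+\alpha_2^2(s^2-s_2)-\bar\tau B$$
$$=s_2\Big[\tfrac{\kappa s(s+1)}6+\tfrac{2a\alpha_2(s+1)}3-a\bar\tau\Big]+\alpha_2s\Big[\tfrac{\alpha_2(s+1)}2-\bar\tau\Big].$$
If $s\le1$, then $s_2=0$ and $\bar\tau=0$, and the bound is $\ge0$. Let $s\ge2$.

* $a=0$: $\bar\tau=0$ and the bound is $\ge0$.
* $a=1$ ($\kappa=1$, $\alpha_2=\varepsilon$, $\bar\tau\le\frac s2$): the first bracket is at least $\frac{s(s+1)}6-\frac s2=\frac{s(s-2)}6\ge0$. The second term is $0$ if $\varepsilon=0$, and at least $s\big[\frac{s+1}2-\frac s2\big]=\frac s2$ if $\varepsilon=1$.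
* $a=2$, $\varepsilon=0$ ($\kappa=3$, $\alpha_2=1$, $\bar\tau\le s$): the second term is at least $s\big[\frac{s+1}2-s\big]=-s_2$. So $\Delta\ge s_2\big[\frac{s(s+1)}2+\frac{4(s+1)}3-2s-1\big]=s_2\big[\frac{s^2}2-\frac s6+\frac13\big]\ge0$.
* $a=2$, $\varepsilon=1$ ($\kappa=3$, $\alpha_2=3$, $\bar\tau\le s$): the brackets are at least $\frac{s(s+1)}2+4(s+1)-2s>0$ and $\frac{3(s+1)}2-s>0$.
* $a=3$ ($\kappa=6$, $\alpha_2\in\{3,6\}$, $\bar\tau\le\frac{3s}2$): the brackets are at least $s(s+1)+6(s+1)-\frac{9s}2>0$ and $\frac{3(s+1)}2-\frac{3s}2>0$.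

### Case 5: the pair $(x,x')$

Put $c=a-2\in\{0,1\}$ and $\beta=c+\varepsilon$. Then
$$A=m_3+\beta m_2+\varphi(m_2+\beta m-\tau_x),\qquad C=m_2+\varphi m,$$
$B$ is the same as $A$ with $\tau_{x'}$ in place of $\tau_x$, and
$$D\le cm_3+\beta_2m_2+\varphi(m_3+\beta m_2+\beta_2m).$$

*If $\varphi=0$:* $\Delta=m_3^2+(2\beta-c)m_3m_2+(\beta^2-\beta_2)m_2^2\ge0$.

*If $\varphi=1$:* for $m=0$ we have $C=0$. For $m=1$: $A=B=\beta$, $C=1$, $D\le\beta_2\le\beta^2$. Let $m\ge2$ and
$$A_0=m_3+(\beta+1)m_2+\beta m,\qquad D_0=(c+1)m_3+(\beta+\beta_2)m_2+\beta_2m .$$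
We have $\tau_x,\tau_{x'}\le\frac m2$. Moreover $A_0-\frac m2\ge0$: this is clear if $\beta\ge1$, and if $\beta=0$ then $A_0-\frac m2=\frac m6\big[(m-1)(m-2)+3(m-1)-3\big]=\frac{m(m-2)(m+2)}6$. Hence $AB\ge(A_0-\frac m2)^2$, and it suffices that $(A_0-\frac m2)^2\ge(m_2+m)D_0$. We use $yz\le\big(\frac{y+z}2\big)^2$. The pairs below are $(c,\varepsilon)$.

* $(0,0)$: $(A_0-\frac m2)^2=\frac{m^2(m-2)^2(m+2)^2}{36}$, and $(m_2+m)D_0=(m_2+m)m_3=\frac{m^2(m^2-1)(m-2)}{12}$. For $m=2$ both are $0$. For $m\ge3$ we need $(m-2)(m+2)^2\ge3(m^2-1)$, that is, $m^3-m^2-4m-5\ge0$. The left side is $1$ at $m=3$ and is increasing for $m\ge3$, since its derivative $3m^2-2m-4$ is positive there.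
* $(0,1)$: here $\beta=1$, $\beta_2=0$, and $(m_3+m_2)(m_2+m)\le\big(\frac{m_3+2m_2+m}2\big)^2\le\big(m_3+2m_2+\frac m2\big)^2=(A_0-\frac m2)^2$.
* $(1,0)$: here $\beta=1$, $\beta_2=0$, and $(2m_3+m_2)(m_2+m)=\big(m_3+\frac{m_2}2\big)(2m_2+2m)\le\big(\frac{m_3}2+\frac54m_2+m\big)^2$. This is at most $\big(m_3+2m_2+\frac m2\big)^2$ if $\frac{m_3}2+\frac34m_2\ge\frac m2$, that is, if $\frac{(m-1)(m-2)}{12}+\frac{3(m-1)}8\ge\frac12$. The left side increases with $m$ and is $\frac{11}{12}$ at $m=3$. For $m=2$: $(A_0-1)^2=9\ge3=(m_2+m)D_0$.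
* $(1,1)$: here $\beta=2$, $\beta_2=1$, and $(2m_3+3m_2+m)(m_2+m)=\big(m_3+\frac32m_2+\frac m2\big)(2m_2+2m)\le\big(\frac{m_3}2+\frac74m_2+\frac54m\big)^2\le\big(m_3+3m_2+\frac32m\big)^2=(A_0-\frac m2)^2$.

### Case 6: the pair $(x,p)$

Put $c=a-1$, $\beta=c+\varepsilon$, $s=m-1$. Then $\alpha=a+\varepsilon=\beta+1$ and $\alpha_2=\beta+\beta_2$. Let $\delta=1$ if $p$ meets an edge of $G_Z$ of color $x$, and $0$ otherwise. Let $t=\tau_x-\delta$ be the number of edges of color $x$ avoiding $p$, so $t\le\lfloor s/2\rfloor$. Let $d'=d_p-\delta$ be the number of edges at $p$ of other colors, so $d'\le\min(c,s)$.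

*If $\varphi=0$:* $A=s_3+\beta s_2$, $B=cs_2+\beta_2s$, $C=s_2+\beta s$, $D=cs_3+\beta_2s_2$. In $AB-CD$ the terms $cs_2s_3$ and $\beta\beta_2ss_2$ cancel, and by (I5) $\Delta=(\beta c-\beta_2)(s_2^2-ss_3)=\frac{c(c+1)}2(s_2^2-ss_3)\ge0$.

*If $\varphi=1$:* the types with $f$ add $s_2-t+\beta s$ to $A$, $s_2+\beta s-d'+\beta_2$ to $B$, $s-\delta+\beta$ to $C$, and at most $s_3+\beta s_2+\beta_2s$ to $D$. So $A=A_0-t$, $B=B_0-d'$, $C=C_0-\delta$, $D\le D_0$ with
$$A_0=s_3+\alpha s_2+\beta s,\quad B_0=as_2+\alpha_2s+\beta_2,\quad C_0=s_2+\alpha s+\beta,\quad D_0=as_3+\alpha_2s_2+\beta_2s .$$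
We expand:
$$A_0B_0=as_2s_3+\alpha_2ss_3+\beta_2s_3+\alpha as_2^2+\alpha\alpha_2ss_2+\alpha\beta_2s_2+\beta ass_2+\beta\alpha_2s^2+\beta\beta_2s,$$
$$C_0D_0=as_2s_3+\alpha_2s_2^2+\beta_2ss_2+\alpha ass_3+\alpha\alpha_2ss_2+\alpha\beta_2s^2+\beta as_3+\beta\alpha_2s_2+\beta\beta_2s .$$
Put $\kappa=\alpha a-\alpha_2=\frac{a(a+1)}2$ and $\lambda=\beta a-\beta_2=(\beta c-\beta_2)+\beta=\frac{c(c+1)}2+\beta$ (both by (I5)). Also $\beta\alpha_2-\alpha\beta_2=\frac{\beta(\beta+1)}2\big(\beta-(\beta-1)\big)=\frac{\beta(\beta+1)}2$. Then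
$$A_0B_0-C_0D_0=\kappa(s_2^2-ss_3)+\lambda(ss_2-s_3)+\tfrac{\beta(\beta+1)}2(s^2-s_2).$$
So $\Delta\ge F:=(A_0-t)(B_0-d')-C_0D_0$, and by (I1)–(I3)
$$F=\tfrac{\kappa s(s+1)}6s_2+\tfrac{2\lambda(s+1)}3s_2+\tfrac{\beta(\beta+1)s(s+1)}4-t(as_2+\alpha_2s+\beta_2)-d'(s_3+\alpha s_2+\beta s)+td' .$$

If $s=0$, then $t=d'=0$ and $F=0$. If $s=1$, then $t=0$ and $F=\frac{\beta(\beta+1-2d')}2$. This is $\ge0$, because $d'\le1$, and $d'=1$ forces $c\ge1$ and so $\beta\ge1$.

Let $s\ge2$. If $c=0$, then $d'=0$ and $F$ is non-increasing in $t$, because $B_0\ge0$. If $c\ge1$, then $\beta\ge1$, so $A_0\ge s\ge\frac s2\ge t$ and $B_0\ge a s_2\ge c\ge d'$, and both factors only decrease, staying nonnegative, when $t$ and $d'$ are raised to $\frac s2$ and $c$. So in all cases $F$ is bounded below by its value at $t=\frac s2$, $d'=c$. With $s_3=\frac{s-2}3s_2$ this value is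
$$s_2\Big[\tfrac{\kappa s(s+1)}6+\tfrac{2\lambda(s+1)}3-\tfrac{as}2-\tfrac{c(s-2)}3-c\alpha\Big]+\tfrac{\beta(\beta+1)s(s+1)}4-\tfrac s2(\alpha_2s+\beta_2)-c\beta s+\tfrac{cs}2 .$$

| $(c,\varepsilon)$ | $a,\kappa,\lambda,\beta,\beta_2,\alpha,\alpha_2$ | lower bound for $F$ |
|---|---|---|
| $(0,0)$ | $1,1,0,0,0,1,0$ | $s_2\,s(s-2)/6$ |
| $(0,1)$ | $1,1,1,1,0,2,1$ | $s_2\big[\frac{s(s-2)}6+\frac{2(s+1)}3\big]+\frac s2$ |
| $(1,0)$ | $2,3,2,1,0,2,1$ | $s_2\,s(s+1)/2$ |
| $(1,1)$ | $2,3,3,2,1,3,3$ | $s_2\big[\frac{s^2}2+\frac{7s}6-\frac13\big]-\frac s2$ |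
| $(2,0)$ | $3,6,5,2,1,3,3$ | $s_2\big[s^2+\frac{13s}6-\frac43\big]-2s$ |
| $(2,1)$ | $3,6,6,3,3,4,6$ | $s_2\big[s^2+\frac{17s}6-\frac83\big]-\frac{7s}2$ |

As a sample, in row $(1,0)$ the bracket is $\frac{s(s+1)}2+\frac{4(s+1)}3-s-\frac{s-2}3-2=\frac{s(s+1)}2$, and the rest is $\frac{s(s+1)}2-\frac{s^2}2-s+\frac s2=0$. In row $(2,1)$ the bracket is $s(s+1)+4(s+1)-\frac{3s}2-\frac{2(s-2)}3-8=s^2+\frac{17s}6-\frac83$, and the rest is $3s(s+1)-\frac s2(6s+3)-6s+s=-\frac{7s}2$. The other rows are the same substitution.

The first three entries are $\ge0$ for $s\ge2$. In the last three, the brackets increase with $s$ and equal $4,7,7$ at $s=2$, and $s_2\ge\frac s2$; so the entries are at least $2s-\frac s2$, $\frac{7s}2-2s$, $\frac{7s}2-\frac{7s}2$, all $\ge0$.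

### Case 7: the pair $(p,q)$

Put $l=m-2$ and $\alpha=a+\varepsilon$. Let $\eta=1$ if $pq$ is an edge of $G_Z$, and $0$ otherwise. Let $u=d_p-\eta$ and $v=d_q-\eta$ be the numbers of edges from $p$, respectively $q$, to the other $l$ vertices; so $u,v\le\min(a,l)$.

*If $\varphi=0$:* $A=B=al_2+\alpha_2l$, $C=al+\alpha_2$, $D=al_3+\alpha_2l_2$, and
$$\Delta=a^2(l_2^2-ll_3)+a\alpha_2(ll_2-l_3)+\alpha_2^2(l^2-l_2)\ge0 .$$

*If $\varphi=1$:* put $h=a+1$ and $g=\alpha+\alpha_2=\binom{\alpha+1}2$. The types with $f$ add $l_2+\alpha l-u+\alpha_2$ to $A$, the same with $v$ to $B$, $l+\alpha-\eta$ to $C$, and at most $l_3+\alpha l_2+\alpha_2l$ to $D$. So $A=A_0-u$, $B=A_0-v$, $C=C_0-\eta$, $D\le D_0$ with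
$$A_0=hl_2+gl+\alpha_2,\quad C_0=hl+g,\quad D_0=hl_3+gl_2+\alpha_2l .$$
We expand:
$$A_0^2=h^2l_2^2+g^2l^2+\alpha_2^2+2hgll_2+2h\alpha_2l_2+2g\alpha_2l,$$
$$C_0D_0=h^2ll_3+hgll_2+h\alpha_2l^2+hgl_3+g^2l_2+g\alpha_2l .$$
Using $2hl_2-hl^2=-hl$,
$$A_0^2-C_0D_0=h^2(l_2^2-ll_3)+hg(ll_2-l_3)+g^2(l^2-l_2)+\alpha_2\big[(g-h)l+\alpha_2\big]. \tag{7}$$
Here $g-h=\alpha_2+\varepsilon-1$, so $\alpha_2(g-h)\ge0$, and (7) is $\ge0$. If $a=0$ or $l=0$, then $u=v=0$ and $\Delta\ge A_0^2-C_0D_0\ge0$.

Let $a,l\ge1$. Put $u^*=a$, except $u^*=1$ when $(a,l)=(2,1)$. Then $u,v\le u^*\le a\le g+\alpha_2\le A_0$, so $AB\ge(A_0-u^*)^2$. Subtracting $2u^*A_0-u^{*2}$ from (7) and using (I1)–(I3),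
$$\Delta\ge(A_0-u^*)^2-C_0D_0=l_2\Phi+\Psi,\qquad \Phi=\tfrac{h^2l(l+1)}6+\tfrac{2hg(l+1)}3-2u^*h,$$
$$\Psi=\tfrac{g^2l(l+1)}2+\alpha_2\big[(g-h)l+\alpha_2\big]-2u^*(gl+\alpha_2)+u^{*2}.$$
If $l\ge2$, then $\Phi\ge h^2+2hg-2ah=h(h+2g-2a)>0$, because $g\ge\frac{a(a+1)}2\ge a$. If $l=1$, then $l_2=0$. It remains to see that $\Psi\ge0$; the triples are $(h,g,\alpha_2)$.

* $a=1,\varepsilon=0$, $(2,1,0)$: $\Psi=\frac{l(l+1)}2-2l+1=\frac{(l-1)(l-2)}2\ge0$.
* $a=1,\varepsilon=1$, $(2,3,1)$: $\Psi=\frac{9l(l+1)}2+(l+1)-2(3l+1)+1=\frac{9l^2-l}2>0$.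
* $a=2,\varepsilon=0$, $(3,3,1)$: for $l\ge2$, $\Psi=\frac{9l(l+1)}2+1-4(3l+1)+4=\frac{9l^2-15l+2}2>0$; for $l=1$, $\Psi=9+1-8+1=3$.
* $a=2,\varepsilon=1$, $(3,6,3)$: for $l\ge2$, $\Psi=18l(l+1)+3(3l+3)-4(6l+3)+4=18l^2+3l+1>0$; for $l=1$, $\Psi=36+18-18+1=37$.
* $a=3,\varepsilon=0$, $(4,6,3)$: $\Psi=18l(l+1)+3(2l+3)-6(6l+3)+9=18l^2-12l>0$.
* $a=3,\varepsilon=1$, $(4,10,6)$: $\Psi=50l(l+1)+6(6l+6)-6(10l+6)+9=50l^2+26l+9>0$.

This finishes the proof of Proposition 1. $\square$

## 10. Which colored graphs give excluded minors: proof of Theorem 2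

**Step 1: the failing restrictions.** By Proposition 1, a restriction $M_G|Z$ of rank $4$ can fail to be negatively correlated only through the pair $(e,f)$. By Section 8, for $M_G|Z$ of rank $4$,
$$\begin{aligned}M_G|Z\text{ fails}\iff e,f\in Z\ \text{and either } &X\subseteq Z,\ e(S\cap Z)>|S\cap Z|;\\ \text{or } &|X\cap Z|=2,\ G_Z\text{ is a bichromatic 4-cycle.}\end{aligned}\tag{8}$$
All sets $Z$ described on the right have rank $4$, because they contain a basis $\{e,f,x,p\}$.

**Step 2: part (a).** We translate (8) into conditions on $G$. If $e(W)>|W|$ for some $W\subseteq S$, then $Z=\{e,f\}\cup X\cup W$ fails. If $G$ has a bichromatic 4-cycle with vertex set $W$ and colors $x,x'$, take $Z=\{e,f,x,x'\}\cup W$: two colors on four vertices give at most four edges, so $G_Z$ is exactly that cycle, and $Z$ fails. Conversely, a failing $Z$ gives such a $W$ or a bichromatic 4-cycle of $G$. By Section 7, Step 2, $M_G$ is balanced if and only if no $Z$ of rank $4$ fails. This is (a).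

**Step 3: part (b), sufficiency.** Let $G$ be connected with minimum degree at least $2$, $|S|+1$ edges and no bichromatic 4-cycle. By (8) with $Z=E$, $M_G$ is not balanced. To see that no proper restriction fails, we claim that $e(W)\le|W|$ for every $W\subsetneq S$. This is trivial if $W=\emptyset$. Otherwise let $U=S\setminus W\ne\emptyset$, let $k$ be the number of edges meeting $U$, and let $j$ be the number of edges between $U$ and $W$; $j\ge1$ because $G$ is connected. In $\sum_{v\in U}\deg(v)$ the edges inside $U$ count twice and the $j$ edges once, so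
$$2k=\sum_{v\in U}\deg(v)+j\ge2|U|+1,$$
hence $k\ge|U|+1$, and $e(W)=|S|+1-k\le|S|-|U|=|W|$. Now let $Z\ne E$ with $M_G|Z$ of rank $4$. If it failed, then by (8), since there is no bichromatic 4-cycle, $e,f\in Z$, $X\subseteq Z$ and $e(S\cap Z)>|S\cap Z|$. Then $S\cap Z=S$ by the claim, and $Z=E$, a contradiction. By Section 7, Step 2, all proper minors of $M_G$ are balanced, so $M_G$ is an excluded minor.

**Step 4: part (b), necessity.** Let $M_G$ be an excluded minor. Its proper minors are balanced, so $M_G$ itself is not negatively correlated, while no proper restriction fails. Applying (8) to $Z=E$, where $|X\cap Z|=3$, gives $\tau:=|E(G)|>|S|=:m$. Applying it to the sets $Z=\{e,f\}\cup X\cup W$ gives $e(W)\le|W|$ for $W\subsetneq S$. A bichromatic 4-cycle would give a failing $Z$ with $|X\cap Z|=2$, as in Step 2, which is proper; so there is none.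

If $G$ were disconnected, each component would be induced on a proper subset of $S$, and summing $e(W)\le|W|$ over the components would give $\tau\le m$. So $G$ is connected. For a vertex $v$, $\tau-\deg(v)=e(S-v)\le m-1$, so $\deg(v)\ge\tau-m+1\ge2$.

Finally suppose $\tau\ge m+2$. Then all degrees are at least $3$, and since there are three colors they equal $3$. So $\tau=\frac{3m}2$, and $3\ge\tau-m+1=\frac m2+1$ gives $m\le4$. A cubic simple graph on at most four vertices is $K_4$. In a proper 3-edge-coloring of $K_4$ the six edges form three perfect matchings, and two of them form a bichromatic 4-cycle, a contradiction. So $\tau=m+1$. $\square$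

## 11. Theta graphs: proof of Theorem 1

We need, for each $n\ge10$, a properly 3-edge-colored graph as in Theorem 2(b) with $n-5$ vertices. For $L\ge2$ let $G_L$ consist of two vertices $u,v$ joined by three internally disjoint paths $P_1,P_2,P_3$ of lengths $L,2,2$. Color the edges in order from $u$ to $v$:

* $P_2$: $2,3$;
* $P_3$: $3,1$;
* $P_1$: $1,2,1,2,\dots,1,2$ if $L$ is even; $1,3,2$ followed by $\frac{L-3}2$ repetitions of $1,2$ if $L$ is odd.

Consecutive edges on a path have different colors. The colors at $u$ are $1,2,3$ and the colors at $v$ are $2,3,1$, on $P_1,P_2,P_3$ respectively. So the coloring is proper.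

The graph is simple and connected with minimum degree $2$. It has $m=2+(L-1)+1+1=L+3$ vertices and $L+4=m+1$ edges. Its cycles are the unions of two of the paths, of lengths $4$, $L+2$, $L+2$. The possible 4-cycles are $P_2\cup P_3$, with colors $2,3,3,1$, and, if $L=2$, $P_1\cup P_2$ with colors $1,2,2,3$ and $P_1\cup P_3$ with colors $1,2,3,1$. Each uses all three colors, so there is no bichromatic 4-cycle. By Theorem 2(b), $M_{G_L}$ is an excluded minor. It has rank $4$ and $m+5=L+8$ elements. As $L$ runs over $2,3,\dots$, the number of elements runs over all $n\ge10$. $\square$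

For $L=2$ one can check the failing pair directly: $m=5$, $\tau=6$, $A=30$, $B=10+30-6+15=49$, $C=15+10=25$, $D=30+30=60$, and $AB-CD=1470-1500=-30<0$.

## 12. Duals, and exponentially many: proof of Theorem 3(b), (c)

Part (a) was proved in Section 4. For (b), the dual of an excluded minor is an excluded minor, so the duals of the matroids of Theorem 1 have $n$ elements and rank $n-4$.

**Step 1: $M_G$ determines the colored graph up to renaming colors, if $|S|\ge4$.** We need this to distinguish matroids by their graphs. First we find $L=X\cup\{e\}$ inside $M_G$. A triple inside $L$ lies in no basis, so it is dependent. Every other triple lies in a basis. With $x,x'\in X$ and $p,q,r\in S$: the triples $pqr$, $epq$, $fpq$ lie in $fpqr$, $efpq$, $efpq$; the triples $xpq$, $xx'p$, $exp$ lie in $expq$, $xx'pq$, $expq$; and $fxp$, $fxx'$, $efx$, $efp$ lie in $efxp$, $fxx'p$, $efxp$, $efpq$. So $L$ is the union of the dependent triples, and an isomorphism $M_G\to M_{G'}$ maps $X\cup\{e\}$ to $X'\cup\{e'\}$. The non-bases disjoint from $L$ are the 4-subsets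 of $S$, since sets $fpqr$ are bases. Because $|S|\ge4$, their union is $S$; so $S$ is mapped to $S'$ and $f$ to $f'$. Among the elements of $L$, only $e$ forms a non-basis with three elements of $S$; so $e$ is mapped to $e'$ and $X$ to $X'$. Finally, $\{f,x,p,q\}$ is a non-basis if and only if $pq$ is an edge of color $x$, because such a set is never in (i) or (ii). So the bijection $S\to S'$ is a graph isomorphism $G\to G'$ that preserves colors up to the bijection $X\to X'$.

**Step 2: many colorings of one graph.** Let $n\ge14$ and $L=n-10\ge4$; from here on $L$ is this number. Let $G$ consist of three internally disjoint $u$–$v$ paths of lengths $L,3,3$. It is simple and connected, with minimum degree $2$, with $m=2+(L-1)+2+2=L+5$ vertices and $L+6=m+1$ edges. Its cycles have lengths $6$, $L+3$, $L+3$, all at least $6$, so there is no 4-cycle. Color the paths of length $3$ by $2,3,2$ and $3,1,3$. Color the path of length $L$ by any sequence in $\{1,2,3\}$ whose consecutive terms are distinct and whose first and last terms are $1$. At $u$ and at $v$ the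 colors are $1,2,3$, so the coloring is proper. By Theorem 2(b) each coloring gives an excluded minor of rank $4$ with $m+5=n$ elements.

The number of such sequences is the number $\omega_{L-1}$ of closed walks of length $L-1$ at a vertex of the triangle $K_3$. We have $\omega_0=1$ and $\omega_{k+1}=2^k-\omega_k$, because of the $2^k$ walks of length $k$ exactly those not ending at the start can be continued to the start, in one way. By induction $\omega_k=\frac{2^k+2(-1)^k}3$. So the number of colorings is at least $\frac{2^{L-1}-2}3=\frac{2^{n-11}-2}3$.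

**Step 3: few of them give isomorphic matroids.** The purpose is to bound the overcounting. Since $m\ge4$, Step 1 says that if two of these colorings give isomorphic matroids, then one is obtained from the other by an automorphism of $G$ and a permutation of the colors. An automorphism of $G$ permutes $\{u,v\}$, the vertices of degree $3$. It maps the path of length $L\ne3$ to itself and permutes the two paths of length $3$; and it is determined by the image of $u$ and by this permutation of paths. So there are at most $4$ automorphisms, and there are $6$ permutations of the colors. Hence at most $24$ of the colorings give matroids isomorphic to a given one, and there are at least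
$$\frac1{24}\cdot\frac{2^{n-11}-2}3=\frac{2^{n-11}-2}{72}$$
isomorphism classes. $\square$
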